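# Exactly one positive solution of $-\epsilon^2\Delta u=u^p-u$ on strictly convex domains, for small $\epsilon$

## 1. The interval: Sturm comparison gives one solution for every $\epsilon$

Take $p>1$, put $f(s)=s^p-s$, and ask how many positive functions on $(-1,1)$ satisfy $-\epsilon^2u''=f(u)$, $u(\pm1)=0$. Stretch the variable by $1/\epsilon$ and write $\ell=1/\epsilon$:
$$-u''=f(u),\quad u>0 \text{ in }(-\ell,\ell),\qquad u(\pm\ell)=0. \tag{1.1}$$

**Proposition 1.1.** For every $\ell>0$ problem (1.1) has exactly one solution.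

Extend $f$ to an odd $C^1$ function, $f(s)=|s|^{p-1}s-s$, so that initial value problems are uniquely solvable.

**Step 1: locate the maximum.** Let $u$ solve (1.1) and let $x_0\in(-\ell,\ell)$ be a critical point. Then $u(x_0+t)$ and $u(x_0-t)$ solve the same initial value problem, so they agree where both are defined. If $x_0>0$, this gives $u(2x_0-\ell)=u(\ell)=0$ with $2x_0-\ell\in(-\ell,\ell)$, against $u>0$; the case $x_0<0$ is the same. So $0$ is the only critical point, $u$ is even, and $u'<0$ on $(0,\ell)$. Also $u'(\ell)\neq0$, since otherwise $u\equiv0$. Hence $u'<0$ on $(0,\ell]$.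

**Step 2: turn the problem into a time map.** Let $U(x,m)$ solve $-U''=f(U)$, $U(0)=m>0$, $U_x(0)=0$, and let $F(s)=\frac{s^{p+1}}{p+1}-\frac{s^2}2$. Then $\frac12U_x^2+F(U)=F(m)$. The function $F$ decreases on $(0,1)$, increases on $(1,\infty)$, and its positive zero is $m_*=(\frac{p+1}2)^{1/(p-1)}>1$. If $U$ reaches $0$ with $U_x\ne0$, then $F(m)>0$, i.e. $m>m_*$. Conversely, if $m>m_*$, then $F(s)<F(m)$ for $0\le s<m$ and $f(m)>0$, so $U$ decreases from $m$ to $0$ in the finite time
$$T(m)=\int_0^m\frac{ds}{\sqrt{2(F(m)-F(s))}},$$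
with $U_x<0$ on $(0,T(m)]$. By Step 1, the solutions of (1.1) correspond to the $m>m_*$ with $T(m)=\ell$. By the implicit function theorem $T$ is $C^1$.

**Step 3: show $T'<0$.** Fix $m$, write $U$ for $U(\cdot,m)$ and $v=\partial_mU$. Then $v''+f'(U)v=0$, $v(0)=1$, $v'(0)=0$. First, $v$ vanishes somewhere in $(0,T)$. Indeed
$$(Uv'-U'v)'=-(f'(U)U-f(U))v=-(p-1)U^pv ,$$
and $Uv'-U'v=0$ at $0$. If $v>0$ on $(0,T)$, then $Uv'-U'v<0$ at $T$; but there it equals $-U'(T)v(T)\ge0$, a contradiction. Second, $v$ has only one zero in $(0,T]$. The function $U'$ solves the same linear equation as $v$, so $vU''-v'U'$ is constant, equal to $U''(0)=-f(m)<0$. At a zero of $v$ in $(0,T]$ this gives $v'U'>0$, so $v'<0$. Two consecutive zeros cannot both have $v'<0$. Hence $v(T)<0$. Differentiating $U(T(m),m)=0$ gives $T'=-v(T)/U_x(T)<0$.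

**Step 4: the range of $T$ is $(0,\infty)$.** For $m=m_*$ the energy is $0$, and $U$ never reaches $0$, since it would do so with $U_x=0$, forcing $U\equiv0$. By continuous dependence $T(m)\to\infty$ as $m\downarrow m_*$. For $m\to\infty$ put $s=m\sigma$. As $1-\sigma^2\le1-\sigma^{p+1}$,
$$F(m)-F(m\sigma)\ge(1-\sigma^{p+1})\Big(\frac{m^{p+1}}{p+1}-\frac{m^2}2\Big),$$
so $T(m)\to0$. Thus each $\ell>0$ is attained exactly once. $\square$

The proof also shows that the solution is nondegenerate: with $m=u(0)$, any solution of $\phi''+f'(u)\phi=0$ is $\alpha v+\beta u'$ with $v$ even, $u'$ odd, $v(\ell)\ne0$, $u'(\ell)\neq0$, so $\phi(\pm\ell)=0$ forces $\alpha=\beta=0$.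

Two things were used. A reflection told us where the peak is and that there is only one. A one-parameter shooting argument gave nondegeneracy and the count. What changes on a domain in $\mathbb R^n$? There is no mirror in general, so there could be many peaks, or high ridges, in unknown positions; and there is no shooting parameter. The talk replaces both ingredients, for small $\epsilon$, on convex domains.

## 2. Convex domains, incenters, and the theorem

Throughout, $n\ge1$; $1<p<\infty$ if $n\le2$ and $1<p<\frac{n+2}{n-2}$ if $n\ge3$; $f(s)=s^p-s$; and $\Omega\subset\mathbb R^n$ is bounded, smooth, open and convex. Consider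
$$-\epsilon^2\Delta u=f(u)\ \text{ in }\Omega,\qquad u=0\ \text{ on }\partial\Omega. \tag{2.1}$$
Solutions are classical, i.e. in $C^2(\bar\Omega)$. For $n=1$ surface measure is counting measure and $\partial\Omega$ has zero curvature.

**Definition (Morse index).** The Morse index of a solution $u$ is the number of negative eigenvalues, with multiplicity, of $-\epsilon^2\Delta-f'(u)$ with Dirichlet conditions. The solution is *nondegenerate* if $0$ is not an eigenvalue.

**Definition (one peak solution).** Let $w$ be the unique positive radial solution of $-\Delta w+w=w^p$ in $\mathbb R^n$ decaying at infinity. A positive one peak solution is a positive solution $u_\epsilon$ which, as $\epsilon\to0$, has a unique local maximum point $x_\epsilon\in\Omega$ and satisfies $u_\epsilon(x)-w((x-x_\epsilon)/\epsilon)\to0$ uniformly.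

The problem comes with quoted results. For $n\le3$ and $\Omega$ strictly convex, for small $\epsilon$ the only positive solution with bounded Morse index is the one peak solution; if $\Omega$ is in addition rather symmetric there is no other positive solution for small $\epsilon$ (for all $n$, $p$ subcritical); and some conditions on the geometry of $\Omega$ are needed. The question is whether, for strictly convex $\Omega$ and $n\le3$, there can be other positive solutions along some $\epsilon_k\to0$ (alternative (b)), or whether for all small $\epsilon$ the one peak solution is the only positive solution (alternative (a)). The quoted results are not used below.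

**Definition (incenter).** Let $d(x)=\operatorname{dist}(x,\partial\Omega)$, $\rho=\max_{\bar\Omega} d$. An incenter is a point where $d=\rho$. Condition (U): there is exactly one incenter, called $o$.

For the rectangle $(-2,2)\times(-1,1)$ (not smooth, but instructive) $d$ attains its maximum $1$ on the whole segment $[-1,1]\times\{0\}$, so (U) fails. For an ellipse, the next lemma gives uniqueness; the two axial symmetries then place the incenter at the center.

**Lemma 2.1.** If $\Omega$ is strictly convex, (U) holds.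

*Proof.* The function $d$ is concave on $\Omega$. If $o_1\ne o_2$ are incenters, so is their midpoint $o$. Choose $q\in\partial\Omega$ with $|q-o|=\rho$. As $B(o,\rho)\subset\Omega$ touches $\partial\Omega$ at $q$, the outer normal at $q$ is $\nu=(q-o)/\rho$, and $\bar\Omega\subset\{\nu\cdot(x-q)\le0\}$. From $\bar B(o_i,\rho)\subset\bar\Omega$ we get $o_i+\rho\nu\in\bar\Omega$, hence $\nu\cdot(q-o_i)\ge\rho$. The average of the two left sides is $\nu\cdot(q-o)=\rho$, so both are equalities. Thus the distinct points $o_1+\rho\nu,\ o_2+\rho\nu$ of $\bar\Omega$ lie in the supporting hyperplane at $q$, and the segment between them lies in $\partial\Omega$. This contradicts strict convexity. $\square$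

**Theorem 2.2.** Let $n$, $p$, $\Omega$ be as above (in particular $\Omega$ convex) and assume (U). There is $\epsilon_0=\epsilon_0(\Omega,n,p)>0$ such that for $0<\epsilon<\epsilon_0$ problem (2.1) has exactly one positive solution. It is a one peak solution with peak tending to $o$ as $\epsilon\to0$, it is nondegenerate, and its Morse index is $1$.

**Corollary 2.3.** Alternative (a) holds: for every strictly convex $\Omega$ and all admissible $n\le3$ and $p$ there is $\epsilon_0>0$ such that for $0<\epsilon<\epsilon_0$ the positive one peak solution is the only positive solution of (2.1).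

The corollary follows from the theorem by Lemma 2.1. Strict convexity enters only through (U).

**Scaling and conventions.** Put $\Omega_\epsilon=\epsilon^{-1}\Omega$ and rescale:
$$-\Delta u+u=u^p,\quad u>0\ \text{ in }\Omega_\epsilon,\qquad u=0\ \text{ on }\partial\Omega_\epsilon. \tag{2.2}$$
From now on "solution" means a solution of (2.2); scaling does not change the Morse index. Since $u>0$ inside, $u\in C^\infty(\Omega_\epsilon)$. Always $0<\epsilon\le1$. Constants $C,c>0$ and thresholds in "for small $\epsilon$" depend only on $\Omega,n,p$, never on $\epsilon$ or $u$. Let $\Lambda_0=\operatorname{diam}\Omega$, and let $\nu$ be the outer normal. For a unit vector $e$ put $M(e)=\max_{\bar\Omega}x\cdot e$ and let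
$$x^\lambda=x-2(x\cdot e-\lambda)e$$
be the reflection of $x$ in the plane $\{x\cdot e=\lambda\}$.

## 3. Moving planes while the reflected caps fit

The interval was settled by a reflection, so the first thing to try is the method of moving planes (Gidas–Ni–Nirenberg; Berestycki–Nirenberg). It uses the *maximum principle in domains of small measure*: if $-\Delta w=cw$ in $\Sigma$, $|c|\le b$, $w\ge0$ on $\partial\Sigma$, and $|\Sigma|$ is small depending on $n,b$, then $w\ge0$. To see this, test with $w^-=\max(-w,0)\in H^1_0(\Sigma)$: $\int|\nabla w^-|^2=\int c(w^-)^2\le b\int(w^-)^2$, while Poincaré's inequality gives $\int|\nabla w^-|^2\ge c_n|\Sigma|^{-2/n}\int(w^-)^2$.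

**Lemma 3.1.** Let $e$ be a unit vector and $\lambda_0<M(e)$ be such that for every $\lambda\in(\lambda_0,M(e))$: if $x\in\bar\Omega$, $x\cdot e>\lambda$, then $x^\lambda\in\Omega$. Let $-\Delta u=F(u)$, $u>0$ in $\Omega_\epsilon$, $u=0$ on $\partial\Omega_\epsilon$, with $F$ Lipschitz on $[0,\max u]$. Then $\partial_eu<0$ in $\{x\in\Omega_\epsilon:x\cdot e>\lambda_0/\epsilon\}$.

*Proof.* For $\lambda\in(\lambda_0/\epsilon,M(e)/\epsilon)$ let $\Sigma_\lambda=\{x\in\Omega_\epsilon:x\cdot e>\lambda\}$, a convex, hence connected, set, and $w_\lambda(x)=u(x^\lambda)-u(x)$. Then $-\Delta w_\lambda=cw_\lambda$ with $|c|\le\operatorname{Lip}F$. On $\{x\cdot e=\lambda\}$ we have $w_\lambda=0$. On $\partial\Omega_\epsilon\cap\{x\cdot e>\lambda\}$, which is nonempty, $w_\lambda=u(x^\lambda)>0$. For $\lambda$ near $M(e)/\epsilon$ the set $\Sigma_\lambda$ has small measure, so $w_\lambda\ge0$. Whenever $w_\lambda\ge0$, the strong maximum principle gives $w_\lambda>0$ in $\Sigma_\lambda$.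

Let $\lambda_*$ be the infimum of those $\lambda$ for which $w_\mu\ge0$ for all $\mu\in[\lambda,M(e)/\epsilon)$, and suppose $\lambda_*>\lambda_0/\epsilon$. By continuity $w_{\lambda_*}\ge0$, hence $w_{\lambda_*}>0$ in $\Sigma_{\lambda_*}$. Choose a compact $Z\subset\Sigma_{\lambda_*}$ with $|\Sigma_{\lambda_*}\setminus Z|$ small. On $Z$, $w_{\lambda_*}\ge c'>0$. For $\lambda<\lambda_*$ close to $\lambda_*$ we have $w_\lambda>0$ on $Z$ and $|\Sigma_\lambda\setminus Z|$ is still small; on $\partial(\Sigma_\lambda\setminus Z)$ we have $w_\lambda\ge0$. So $w_\lambda\ge0$ in $\Sigma_\lambda$, contradicting the choice of $\lambda_*$.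

So $w_\lambda>0$ in $\Sigma_\lambda$ for all $\lambda\in(\lambda_0/\epsilon,M(e)/\epsilon)$, and Hopf's lemma on $\{x\cdot e=\lambda\}\cap\Omega_\epsilon$ gives $-2\partial_eu=\partial_ew_\lambda>0$. $\square$

**Symmetric domains.** Suppose $\Omega$ is strictly convex and symmetric in each coordinate hyperplane. For $e=\pm e_i$ the hypothesis holds with $\lambda_0=0$: if $x\in\bar\Omega$ and $x\cdot e>\lambda>0$, then $x^\lambda$ lies strictly between $x$ and its mirror image $x^0$, both in $\bar\Omega$, so $x^\lambda\in\Omega$. Hence $\partial_iu<0$ for $x_i>0$ and $\partial_iu>0$ for $x_i<0$. The origin is the only critical point of any positive solution, for every $\epsilon$.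

**Where this stops.** For a general convex $\Omega$ the reflected cap leaves $\Omega$ for some $\lambda$ well before the plane reaches the interesting region. Then the set where $x$ and $x^\lambda$ are both in $\Omega_\epsilon$ has boundary points $x$ with $x^\lambda\in\partial\Omega_\epsilon$, and there $w_\lambda(x)=-u(x)<0$. The sign on the boundary is lost, and with it the whole argument. What survives is a layer of fixed thickness in the original scale.

**Lemma 3.2.** There is $\eta_0>0$ such that for all $e$ and all $\lambda\in[M(e)-\eta_0,M(e))$: if $x\in\bar\Omega$ and $x\cdot e>\lambda$, then $x^\lambda\in\Omega$.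

*Proof.* First, for some $\eta_0>0$, $q\in\partial\Omega$ and $q\cdot e\ge M(e)-\eta_0$ imply $\nu(q)\cdot e\ge\frac12$. Otherwise there are $q_j\in\partial\Omega$ and $e_j$ with $q_j\cdot e_j\ge M(e_j)-1/j$ and $\nu(q_j)\cdot e_j<\frac12$; along a subsequence $q_j\to q$, $e_j\to e$, $q\cdot e=M(e)$, so $\nu(q)=e$, a contradiction. Let $r_0$ be such that $B(q-r_0\nu(q),r_0)\subset\Omega$ for all $q\in\partial\Omega$, and decrease $\eta_0$ so that $2\eta_0<r_0$.

Let $x$ be as in the statement. Let $q=x+te\in\partial\Omega$, $t\ge0$, be the point where the ray from $x$ in direction $e$ leaves $\bar\Omega$; if $x\in\partial\Omega$, then $\nu(x)\cdot e>0$ and $q=x$. Since $q\cdot e\ge x\cdot e>\lambda\ge M(e)-\eta_0$, $\nu(q)\cdot e\ge\frac12$. Substituting $x=q-te$ gives $x^\lambda=q-\tau e$ with $\tau=2(q\cdot e-\lambda)-t$. As $0\le t<q\cdot e-\lambda$, we have $0<\tau\le2\eta_0<r_0$. Then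
$$|x^\lambda-(q-r_0\nu(q))|^2=|r_0\nu(q)-\tau e|^2\le r_0^2-r_0\tau+\tau^2<r_0^2,$$
so $x^\lambda\in B(q-r_0\nu(q),r_0)\subset\Omega$. $\square$

Apply Lemma 3.1 with $\lambda_0=M(e)-\eta_0$, $x_0\in\partial\Omega_\epsilon$, $e=\nu(x_0)$. By convexity $x_0\cdot e=M(e)/\epsilon$, so
$$\partial_{\nu(x_0)}u<0\quad\text{in }B(x_0,\eta_0/\epsilon)\cap\Omega_\epsilon\qquad(x_0\in\partial\Omega_\epsilon). \tag{3.1}$$
In particular $u$ has no critical point in $\Omega_\epsilon$ at distance less than $\eta_0/\epsilon$ from $\partial\Omega_\epsilon$. The same holds for $-\Delta u=u^p-u+t$ with a constant $t\ge0$ (used in Section 10).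

The loss above was $-u(x)$. If $u$ is exponentially small where the loss occurs, moving planes may survive with an error. So we first show that $u$ is small near the boundary.

## 4. Uniform bounds, a low boundary layer, exponential decay

**Lemma 4.1.** (F1) There is $U_0$ with $\|u\|_\infty\le U_0$ for all solutions and $\epsilon\le1$. (F2) For $x\in\bar\Omega_\epsilon$,
$$|\nabla u(x)|\le C\sup_{B_1(x)\cap\Omega_\epsilon}u;\qquad\text{in particular }|\nabla u|\le U_1. \tag{4.1}$$
(F3) $u\ge1$ at every local maximum, so $\max u\ge1$.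

*Proof.* (F1) Otherwise there are solutions with $M_k=u_k(x_k)=\max u_k\to\infty$. By (3.1) $\operatorname{dist}(x_k,\partial\Omega_{\epsilon_k})\ge\eta_0/\epsilon_k\ge\eta_0$. The functions $v_k(y)=M_k^{-1}u_k(x_k+M_k^{-(p-1)/2}y)$ satisfy $-\Delta v_k=v_k^p-M_k^{1-p}v_k$, $0\le v_k\le1=v_k(0)$, on balls with radii tending to $\infty$. Along a subsequence $v_k\to v$ in $C^1_{loc}(\mathbb R^n)$, with $v\ge0$ bounded, $-\Delta v=v^p$, $v(0)=1$. For $n\le2$ nonnegative superharmonic functions on $\mathbb R^n$ are constant, so $v^p\equiv0$, a contradiction. For $n\ge3$ no such $v$ exists by the Liouville theorem of Gidas–Spruck (CPAM 34 (1981)).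

(F2) We have $|\Delta u|\le(1+U_0^{p-1})u$, and $\partial\Omega_\epsilon$ is uniformly smooth for $\epsilon\le1$; use local $W^{2,q}$ estimates, $q>n$, up to the boundary and $W^{2,q}\subset C^1$.

(F3) At a local maximum $u^p-u=-\Delta u\ge0$. $\square$

**Definition (stability).** A nonnegative bounded solution $u$ of $-\Delta u=f(u)$ is *stable in* an open set $\omega$ if $\int|\nabla\zeta|^2-f'(u)\zeta^2\ge0$ for all $\zeta\in H^1_0(\omega)$ of bounded support.

The constant $0$ is stable in $\mathbb R^n$, since $f'(0)=-1$. The constant $1$ is not: $f'(1)=p-1>0$, and wide cutoffs $\zeta$ make the form negative. *A positive solution $\sigma$ of the linearized equation $-\Delta\sigma=f'(u)\sigma$ in $\omega$ makes $u$ stable in $\omega$*: for $\zeta\in C_c^\infty(\omega)$ test with $\zeta^2/\sigma$: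
$$\int f'(u)\zeta^2=\int\Big(\frac{2\zeta}\sigma\nabla\sigma\cdot\nabla\zeta-\frac{\zeta^2}{\sigma^2}|\nabla\sigma|^2\Big)\le\int|\nabla\zeta|^2,$$
and use density. By (3.1), $u$ is stable near each boundary point. The next lemma says that stability makes $u$ small.

**Lemma 4.2.** Let $u$ be stable in $\omega$, and let $\psi$ be Lipschitz, of bounded support, with $u\psi\in H^1_0(\omega)$. Then
$$(p-1)\int_\omega u^{p+1}\psi^2\le\int_\omega u^2|\nabla\psi|^2. \tag{4.2}$$
If this is applicable with $\psi=\chi^k$, $k=\frac{p+1}{p-1}$, where $0\le\chi\le1$ is a cutoff equal to $1$ on a ball of radius $r/2$, supported in the concentric open ball of radius $r$, $|\nabla\chi|\le C/r$, then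
$$\int_\omega u^{p+1}\chi^{2k}\le Cr^{-\theta},\qquad\theta=\tfrac{2(p+1)}{p-1}-n>0. \tag{4.3}$$

*Proof.* Note $|\nabla(u\psi)|^2=u^2|\nabla\psi|^2+\nabla u\cdot\nabla(u\psi^2)$. Testing $-\Delta u=u^p-u$ with $u\psi^2\in H_0^1(\omega)$ and using stability with $\zeta=u\psi$,
$$\int(pu^{p-1}-1)u^2\psi^2\le\int|\nabla(u\psi)|^2=\int u^2|\nabla\psi|^2+\int(u^{p+1}-u^2)\psi^2,$$
which is (4.2). For $\psi=\chi^k$ let $X=\int u^{p+1}\chi^{2k}$. The right side of (4.2) is at most $Cr^{-2}\int u^2\chi^{2k-2}$. Since $(k-1)(p+1)=2k$, Hölder's inequality with exponents $\frac{p+1}2$, $\frac{p+1}{p-1}$ gives $\int u^2\chi^{2k-2}\le X^{2/(p+1)}(Cr^n)^{(p-1)/(p+1)}$. As $r^{-2}=(r^{-2k})^{(p-1)/(p+1)}$,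
$$X\le CX^{2/(p+1)}(r^{n-2k})^{(p-1)/(p+1)},\qquad\text{so } X\le Cr^{n-2k}=Cr^{-\theta}.$$
For $n\le2$, $\theta>2-n\ge0$; for $n\ge3$, $\theta>0$ is equivalent to $p(n-2)<n+2$. $\square$

**Consequence (L).** A bounded nonnegative solution of $-\Delta v=f(v)$ in $\mathbb R^n$ that is stable in $\mathbb R^n$ vanishes identically: let $r\to\infty$ in (4.3).

**Lemma 4.3 (low boundary layer).** Put $c_0=\eta_0/4$. For small $\epsilon$, $u(x)\le C\epsilon^{\theta/(p+1)}$ whenever $\operatorname{dist}(x,\partial\Omega_\epsilon)<c_0/\epsilon$.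

*Proof.* Let $x_0\in\partial\Omega_\epsilon$, $\omega=B(x_0,\eta_0/\epsilon)\cap\Omega_\epsilon$. By (3.1), $\sigma=-\partial_{\nu(x_0)}u>0$ in $\omega$, and $\sigma$ solves the linearized equation, so $u$ is stable in $\omega$. With $\chi$ centered at $x_0$ and $r=\eta_0/\epsilon$, the function $u\chi^k$ is Lipschitz on $\bar\omega$ and vanishes on $\partial\omega$ (either $u=0$ or $\chi=0$ there), so it is in $H_0^1(\omega)$. By (4.3), $\int_{B(x_0,\eta_0/2\epsilon)\cap\Omega_\epsilon}u^{p+1}\le C\epsilon^\theta$. The zero extension of $u$ satisfies, for $0\le\varphi\in C_c^\infty(\mathbb R^n)$,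
$$\int\nabla u\cdot\nabla\varphi=\int_{\Omega_\epsilon}f(u)\varphi+\int_{\partial\Omega_\epsilon}u_\nu\varphi\le U_0^{p-1}\int u\varphi ,$$
so $-\Delta u\le U_0^{p-1}u$ weakly in $\mathbb R^n$. The local maximum principle for subsolutions gives $u(x)\le C(\int_{B_1(x)}u^{p+1})^{1/(p+1)}$. If $\operatorname{dist}(x,\partial\Omega_\epsilon)<c_0/\epsilon$ and $x_0$ is nearest to $x$, then $B_1(x)\subset B(x_0,\eta_0/2\epsilon)$ for small $\epsilon$. $\square$

**Definition (the high set).** Fix $\delta\in(0,1)$ with $p\delta^{p-1}\le\frac12$ and let $K=\{x\in\Omega_\epsilon:u(x)\ge\delta\}$.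

For small $\epsilon$ (always assumed from now on) $K$ is compact, has interior points because $\max u\ge1>\delta$, and by Lemma 4.3
$$\operatorname{dist}(K,\partial\Omega_\epsilon)\ge c_0/\epsilon. \tag{4.4}$$
The set $K$ depends on $\epsilon$ and $u$. At this stage it may be any such compact set: many separated pieces, or long ridges. Its shape is what must be controlled.

**Lemma 4.4 (decay).** For each $\eta\in(0,1)$ and $x\in\bar\Omega_\epsilon$,
$$u(x)\le C_1e^{-\operatorname{dist}(x,K)/2},\qquad u(x)\le C_\eta e^{-(1-\eta)\operatorname{dist}(x,K)}. \tag{4.5}$$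

*Proof.* Let $I(r)$ be the average of $e^{r\omega_1}$ over $\omega\in S^{n-1}$. Then $I(|x|)$ is the average of $e^{x\cdot\omega}$, so $\Delta I(|x|)=I(|x|)$; $I$ is a power series in $r^2$ with nonnegative coefficients, so it increases on $[0,\infty)$; and $I(r)\ge c_\eta e^{(1-\eta)r}$, because $\{\omega_1\ge1-\eta\}$ has positive measure.

Let $0<\delta'\le\delta$, $a^2=1-\delta'^{\,p-1}$, $K_{\delta'}=\{u\ge\delta'\}$, $x_0\in\Omega_\epsilon$, $r=\operatorname{dist}(x_0,K_{\delta'})>0$. In $B(x_0,r)\cap\Omega_\epsilon$ we have $u<\delta'$, so $\Delta u=(1-u^{p-1})u\ge a^2u$. The function $\delta'I(a|x-x_0|)/I(ar)$ solves $\Delta\phi=a^2\phi$. On the boundary of this set it is $\ge u$: on $|x-x_0|=r$ it is $\delta'\ge u$, and on $\partial\Omega_\epsilon$ we have $u=0$. By comparison, $u(x_0)\le\delta'/I(ar)$. For $x_0\in\partial\Omega_\epsilon$ this is trivial.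

Take $\delta'=\delta$: $a\ge1/\sqrt2$, and $I(ar)\ge ce^{r/2}$ (use $c_{1/4}$, as $\frac34\cdot\frac1{\sqrt2}>\frac12$). This is the first bound, with $C_1\ge U_0$ to cover $K$. It shows that $K_{\delta'}\subset\{\operatorname{dist}(\cdot,K)\le R(\delta')\}$, hence $\operatorname{dist}(x,K_{\delta'})\ge\operatorname{dist}(x,K)-R(\delta')$. Choose $\delta'$ so small that $a(1-\frac\eta2)\ge1-\eta$ and use $I(ar)\ge c_{\eta/2}e^{(1-\eta/2)ar}$; this is the second bound, with a constant depending on $\eta$. $\square$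

## 5. Moving planes with an exponentially small error

We run the planes past the place where the caps stop fitting and pay for it with a barrier of size $m\approx e^{-c_0/(2\epsilon)}$. For a unit vector $e$ let $t_e=\max_Kx\cdot e$ and
$$E_\lambda=\{x\in\bar\Omega_\epsilon:x\cdot e\ge\lambda,\ x^\lambda\in\bar\Omega_\epsilon\},\quad D_\lambda=\{x\in\Omega_\epsilon:x\cdot e>\lambda,\ x^\lambda\in\Omega_\epsilon\},\quad w_\lambda(x)=u(x^\lambda)-u(x).$$
In $D_\lambda$ we have $-\Delta w_\lambda=c_\lambda w_\lambda$ with $c_\lambda(x)=f'(\xi)$, $\xi$ between $u(x)$ and $u(x^\lambda)$, so $|c_\lambda|\le b:=1+pU_0^{p-1}$. For $R\ge1$ put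
$$m=C_1e^Re^{-c_0/(2\epsilon)}.$$

**Lemma 5.1.** If $\lambda\ge t_e-R$ and $x\in E_\lambda\setminus D_\lambda$, then $w_\lambda(x)\ge-m$.

*Proof.* If $x\cdot e=\lambda$, then $w_\lambda(x)=0$. If $x\in\partial\Omega_\epsilon$, then $w_\lambda(x)=u(x^\lambda)\ge0$. Otherwise $x^\lambda\in\partial\Omega_\epsilon$ and $w_\lambda(x)=-u(x)$. Let $y\in K$. If $y\cdot e\le\lambda$, then $y$ is on the side of $x^\lambda$, so $|x-y|\ge|x^\lambda-y|\ge c_0/\epsilon$. If $\lambda<y\cdot e\le t_e$, then $|y-y^\lambda|\le2R$ and $|x-y|=|x^\lambda-y^\lambda|\ge|x^\lambda-y|-2R\ge c_0/\epsilon-2R$. So $\operatorname{dist}(x,K)\ge c_0/\epsilon-2R$ and $u(x)\le m$ by (4.5). $\square$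

**The barrier.** A negative minimum of $w_\lambda$ is harmless where $c_\lambda\le-\frac12$, i.e. off $K$, and in a thin strip next to the plane. One function $g$ should handle both. Let $k=\sqrt{b+1}$ and choose $s_0\in(0,1)$ with $ks_0<\frac\pi2$, $\cos ks_0\ge\frac34$, $k\sin ks_0\le\frac18$. Put
$$g(t)=\cos kt\ \ (0\le t\le s_0),\qquad g(t)=\cos ks_0-2k\sin(ks_0)\big(1-e^{-(t-s_0)/2}\big)\ \ (t>s_0).$$
Both one-sided derivatives at $s_0$ equal $-k\sin ks_0$, so $g\in C^1$, piecewise $C^2$. Moreover $\frac12\le g\le1$ (since $\frac34-\frac28=\frac12$); $g''=-(b+1)g$ on $[0,s_0]$ (one-sided at $s_0$); and $g''=\frac k2\sin(ks_0)e^{-(t-s_0)/2}\le\frac1{16}\le\frac g8$ for $t>s_0$. Below $g$ means $g(x\cdot e-\lambda)$.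

**Lemma 5.2 (contact occurs in $K$).** Let $\lambda\ge t_e-R$, $\mu\ge4$, and suppose $h=w_\lambda+\mu mg\ge0$ on $E_\lambda$ with $h(x_1)=0$. Then $x_1\in D_\lambda$, $x_1\cdot e-\lambda>s_0$ and $u(x_1)\ge\delta$.

*Proof.* Since $w_\lambda(x_1)=-\mu mg\le-2m$, Lemma 5.1 gives $x_1\in D_\lambda$. Put $t=x_1\cdot e-\lambda>0$. As $h\in C^1$ has an interior minimum at $x_1$, $\nabla h(x_1)=0$.

Suppose $t\le s_0$. Expanding $h(x_1-se)\ge0$ as $s\downarrow0$, where only $g$ on $[0,s_0]$ enters, gives $\partial_{ee}w_\lambda(x_1)+\mu mg''(t^-)\ge0$. In directions orthogonal to $e$ the barrier is constant, so the pure second derivatives of $w_\lambda$ are $\ge0$. Hence $\Delta w_\lambda(x_1)\ge\mu m(b+1)g$. But $\Delta w_\lambda=-c_\lambda w_\lambda=c_\lambda\mu mg\le b\mu mg$ at $x_1$, a contradiction.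

Suppose $t>s_0$ and $u(x_1)<\delta$. As $w_\lambda(x_1)<0$, $u(x_1^\lambda)<u(x_1)<\delta$, so $c_\lambda\le p\delta^{p-1}-1\le-\frac12$ and $\Delta w_\lambda(x_1)=c_\lambda\mu mg\le-\frac12\mu mg$. But minimality gives $\Delta w_\lambda(x_1)\ge-\mu mg''\ge-\frac18\mu mg$, a contradiction. $\square$

**Consequence.** *For $\lambda\ge t_e$ we have $w_\lambda+4mg>0$ on $E_\lambda$.* Otherwise apply Lemma 5.2 with $\mu=\max_{E_\lambda}(-w_\lambda/(mg))\ge4$; it yields a point of $K$ with $x\cdot e>\lambda\ge t_e$, which is impossible.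

Now lower $\lambda$ below $t_e$. The next lemma says that contact must occur after a bounded distance. If it did not, a limit profile would be monotone in the direction $e$ on all of $\mathbb R^n$, hence stable, hence zero.

**Lemma 5.3.** There is $R\ge1$ such that for all small $\epsilon$, all solutions and all $e$, some $\lambda\in[t_e-R,t_e]$ satisfies $\min_{E_\lambda}(w_\lambda+4mg)\le0$.

*Proof.* Otherwise for each $j$ (with $R=j$) there are a small $\epsilon_j\le j^{-2}$, a solution $u_j$ with high set $K_j$, and $e_j$, such that $w_\lambda+4m_jg>0$ on $E_\lambda$ for all $\lambda\in[t_{e_j}-j,t_{e_j}]$, and by the Consequence for all $\lambda\ge t_{e_j}-j$. Here $m_j=C_1e^je^{-c_0/(2\epsilon_j)}\to0$. Pass to a subsequence with $e_j\to e$. Pick $A_j\in K_j$ with $A_j\cdot e_j=t_{e_j}$. As $\operatorname{dist}(A_j,\partial\Omega_{\epsilon_j})\ge c_0/\epsilon_j\to\infty$, elliptic estimates give, along a subsequence, $u_j(A_j+\cdot)\to v$ in $C^2_{loc}(\mathbb R^n)$, where $v\ge0$ is bounded, $-\Delta v=f(v)$,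 $v(0)\ge\delta$; so $v>0$ by the strong maximum principle. For $x\cdot e>0$ we have, for large $j$, $\operatorname{dist}(A_j+x,K_j)\ge(A_j+x)\cdot e_j-t_{e_j}=x\cdot e_j$, so $v(x)\le C_1e^{-x\cdot e/2}$. For each fixed $\lambda\in\mathbb R$ and $x\cdot e>\lambda$, the inequality $w_{t_{e_j}+\lambda}(A_j+x)>-4m_j$ is available for large $j$, so $v(x^\lambda)\ge v(x)$. Choosing $\lambda=x\cdot e-\frac s2$, $v(x-se)\ge v(x)$ for all $s>0$.

So $\sigma=-\partial_ev\ge0$, and $-\Delta\sigma=f'(v)\sigma$. By the strong maximum principle $\sigma\equiv0$ or $\sigma>0$. If $\sigma\equiv0$, then $v(0)=v(se)\le C_1e^{-s/2}\to0$, a contradiction. If $\sigma>0$, then $v$ is stable in $\mathbb R^n$, so $v\equiv0$ by (L), a contradiction. $\square$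

Fix this $R$ and the corresponding $m$. Let $R_0\ge1$ satisfy $C_1e^{-R_0/2}\le\frac\delta4$, and put $R_3=2R+R_0$.

**Lemma 5.4.** There is $\kappa>0$ such that for all small $\epsilon$, all solutions and all $e$ there is $x_1\in K$ with $t_e-R\le x_1\cdot e\le t_e$ and
$$K\cap B(x_1,\kappa/\epsilon)\subset\{x\cdot e\ge t_e-R_3\}.$$

In words: near $x_1$, on a scale comparable with $1/\epsilon$, $K$ does not extend behind its front by more than a constant.

*Proof.* **Step 1: the first contact, coming from the right.** The set of $\lambda\in[t_e-R,t_e]$ with $\min_{E_\lambda}(w_\lambda+4mg)\le0$ is nonempty by Lemma 5.3, does not contain $t_e$, and is closed: if $x_j\in E_{\lambda_j}$ realize the inequality and $\lambda_j\to\lambda$, $x_j\to x$, then $x\in E_\lambda$ and everything is continuous. Let $\lambda_1<t_e$ be its maximum and $z=w_{\lambda_1}+4mg$. On $E_{\lambda_1}\setminus D_{\lambda_1}$, $z\ge-m+2m>0$. A point $x\in D_{\lambda_1}$ lies in $D_\lambda$ for $\lambda>\lambda_1$ close to $\lambda_1$,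 where $w_\lambda(x)+4mg(x\cdot e-\lambda)>0$; let $\lambda\downarrow\lambda_1$. So $z\ge0$ on $E_{\lambda_1}$, and since its minimum is $\le0$, $z(x_1)=0$ for some $x_1$. By Lemma 5.2 with $\mu=4$: $x_1\in K\cap D_{\lambda_1}$ and $\lambda_1+s_0<x_1\cdot e\le t_e$.

**Step 2: spread the smallness of $z$ by Harnack's inequality.** In $D_{\lambda_1}$, $z\in W^{2,\infty}_{loc}$ and
$$-\Delta z-c_{\lambda_1}z=4m(-g''-c_{\lambda_1}g)=O(m)\quad\text{a.e.}$$
Let $\kappa\le c_0/4$. For small $\epsilon$, $B(x_1,\kappa/\epsilon+1)\cap\{x\cdot e>\lambda_1\}\subset D_{\lambda_1}$. Indeed, for such $x$, $|x-x_1|\le\kappa/\epsilon+1$ and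
$$|x^{\lambda_1}-x_1|\le|x-x_1|+|x_1^{\lambda_1}-x_1|\le\kappa/\epsilon+1+2R,$$
both less than $c_0/\epsilon\le\operatorname{dist}(x_1,\partial\Omega_\epsilon)$. So if $y\cdot e\ge\lambda_1+s_0$ and $|y-x_1|\le\kappa/\epsilon$ (call such $y$ admissible), then $B(y,s_0)\subset D_{\lambda_1}$, and Harnack's inequality (Gilbarg–Trudinger, Thms 8.17, 8.18) gives
$$\sup_{B(y,s_0/4)}z\le C_H\Big(\inf_{B(y,s_0/4)}z+m\Big),\qquad C_H\ge1\text{ depending only on }n,b,s_0.$$
Let $x$ be admissible. The segment $[x_1,x]$ lies in the convex set of admissible points. Divide it by $y_0=x_1,\dots,y_N=x$ with steps $\le s_0/8$, $N\le1+8|x-x_1|/s_0$. Since $y_{i+1}\in B(y_i,s_0/4)$, $z(y_{i+1})\le C_H(z(y_i)+m)$, and $z(x_1)=0$, so $z(x)\le m\sum_{i=1}^NC_H^i\le m(2C_H)^N$. With $C_2=(2C_H)^{8/s_0}$, which does not depend on $\kappa$,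
$$z(x)\le C_2^{1+|x-x_1|}m\quad\text{if }x\cdot e\ge\lambda_1+s_0,\ |x-x_1|\le\kappa/\epsilon. \tag{5.1}$$
Fix $\kappa$ also with $\kappa\log C_2\le c_0/4$. The right side of (5.1) is then at most $C_1C_2e^Re^{-c_0/(4\epsilon)}\le\frac\delta4$ for small $\epsilon$.

**Step 3: near $x_1$, a point of $K$ far behind the plane would reflect to a high point.** Let $y\in K\cap B(x_1,\kappa/\epsilon)$ and suppose $y\cdot e<t_e-R_3$. As $t_e\le\lambda_1+R$, $y\cdot e<\lambda_1-R-R_0$, so $y^{\lambda_1}\cdot e>\lambda_1+R+R_0\ge t_e+R_0$. Since $x_1$ and $y^{\lambda_1}$ lie on the same side, $|y^{\lambda_1}-x_1|\le|y-x_1|<\kappa/\epsilon$; in particular $y^{\lambda_1}\in\Omega_\epsilon$. As $K\subset\{x\cdot e\le t_e\}$, $\operatorname{dist}(y^{\lambda_1},K)\ge R_0$ and $u(y^{\lambda_1})\le\frac\delta4$. Also $y^{\lambda_1}\cdot e-\lambda_1\ge s_0$, so (5.1) applies at $y^{\lambda_1}$: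
$$u(y)=u(y^{\lambda_1})+w_{\lambda_1}(y^{\lambda_1})\le\tfrac\delta4+z(y^{\lambda_1})\le\tfrac\delta2<\delta,$$
against $y\in K$. $\square$

## 6. The point of $K$ farthest from the incenter carries an isolated cluster

Lemma 5.4 leaves open where $x_1$ is and gives control in one direction only. Choosing an extreme point of $K$ with respect to *distance from a point* repairs both, because then nearby directions can be used too. Let $O=o/\epsilon$, and let $A\in K$ be a point of $K$ farthest from $O$.

**Lemma 6.1.** There is a constant $R_4$ such that for small $\epsilon$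
$$K\cap B\big(A,\tfrac\kappa{2\epsilon}\big)\subset B(A,R_4).$$

*Proof.* As $K$ has interior points, $r_A=|A-O|>0$; also $r_A\le\Lambda_0/\epsilon$. Put $e=(A-O)/r_A$. For $x\in K$, expanding $|x-O|^2\le r_A^2$ around $A$ gives
$$(x-A)\cdot e\le-\frac{|x-A|^2}{2r_A}. \tag{6.1}$$

**Step 1: the contact points for directions near $e$ are near $A$.** Let $|e'|=1$, $|e'-e|\le\alpha_0:=\min\{\frac\kappa{16\Lambda_0},\frac12\}$. If $x\in K$ and $|x-A|\ge\frac\kappa{4\epsilon}$, then $\frac{|x-A|}{2r_A}\ge\frac\kappa{8\Lambda_0}$ and, for small $\epsilon$,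
$$(x-A)\cdot e'\le-|x-A|\Big(\frac{|x-A|}{2r_A}-\alpha_0\Big)\le-\frac{\kappa^2}{64\Lambda_0\epsilon}<-R.$$
But the point $x_1$ of Lemma 5.4 for $e'$ has $(x_1-A)\cdot e'\ge t_{e'}-R-A\cdot e'\ge-R$. So $|x_1-A|<\frac\kappa{4\epsilon}$, and $B(A,\frac\kappa{2\epsilon})\subset B(x_1,\frac\kappa\epsilon)$.

**Step 2: a cone of directions confines $K$.** Let $x\in K\cap B(A,\frac\kappa{2\epsilon})$, $\xi=x-A$. By Step 1 and Lemma 5.4, $\xi\cdot e'\ge t_{e'}-R_3-A\cdot e'\ge-R_3$ for all such $e'$, and $\xi\cdot e\le0$ by (6.1). With $e'=e$: $|\xi\cdot e|\le R_3$. If the component of $\xi$ orthogonal to $e$ is nonzero, let $\zeta$ be its direction and take $e'=\cos\alpha_0\,e-\sin\alpha_0\,\zeta$, for which $|e'-e|=2\sin\frac{\alpha_0}2\le\alpha_0$. Then $\sin\alpha_0\,\xi\cdot\zeta\le R_3+\cos\alpha_0\,\xi\cdot e\le R_3$. So $|\xi|\le R_3+R_3/\sin\alpha_0<R_4:=1+R_3(1+1/\sin\alpha_0)$. $\square$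

## 7. The force on the farthest cluster

Think first of two bumps $w(\cdot\mp ae_1/\epsilon)$ in a ball of radius $1$, so $o=0$. The bump at $ae_1/\epsilon$ feels the tail of the other bump, of size about $e^{-2a/\epsilon}$, and the wall, of size about $e^{-2(1-a)/\epsilon}$. Because of the Dirichlet condition the wall acts like a negative source. The proof below computes that the first pulls the bump toward its partner and the second pushes it off the wall. Both act inward, so they cannot cancel. The same happens to the cluster at $A$: all of $K$ lies in $\bar B(O,|A-O|)$, behind $A$ as seen from $O$; and the nearest wall lies in front of $A$, by the defining property of the incenter. Since $K$ away from $A$ is otherwise unknown, the forces are expressed by integrals.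

**Proposition 7.1.** For any $\epsilon_k\to0$ and solutions $u_k$, the farthest points $A_k$ satisfy $\epsilon_kA_k\to o$.

Suppose that, along a subsequence, $\epsilon_kA_k\to a\neq o$. By (U) and (4.4), $c_0\le d(a)<\rho$. Drop the index $k$; $o(1)$ tends to $0$ as $k\to\infty$, uniformly in all points involved. Put
$$e=\frac{A-O}{|A-O|}\to e_\infty=\frac{a-o}{|a-o|},\qquad K'=K\setminus B(A,R_4).$$
$K'$ is compact and, by Lemma 6.1, $\operatorname{dist}(A,K')\ge\frac\kappa{2\epsilon}$. After passing to a subsequence, either always $K'=\emptyset$ (put $\beta=\infty$), or $\epsilon K'\to K'_\infty\neq\emptyset$ in the Hausdorff sense; then put $\beta=\operatorname{dist}(a,K_\infty')\ge\frac\kappa2$, and $\operatorname{dist}(A,K')=(\beta+o(1))/\epsilon$. If $K'=\emptyset$, statements about $K'$ or $K'_\infty$ are void. Put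
$$D=\min\{d(a),\beta/2\}>0.$$
For $y\in K'_\infty$ we have $d(y)\ge c_0$ and $|y-o|\le|a-o|$.

**Step 1: the geometry of the forces.**

- (G1) For $y\in K'_\infty$: $\dfrac{(a-y)\cdot e_\infty}{|a-y|}\ge\dfrac{|a-y|}{2|a-o|}\ge\dfrac\kappa{4|a-o|}$. This follows from $|y-o|\le|a-o|$, as in (6.1).
- (G2) For $q\in\partial\Omega$ with $|q-a|=d(a)$: $\dfrac{(q-a)\cdot e_\infty}{|q-a|}\ge\dfrac{\rho-d(a)}{|a-o|}>0$. Indeed $\nu=(q-a)/d(a)$ is the outer normal at $q$, and $B(o,\rho)\subset\Omega\subset\{\nu\cdot(x-q)<0\}$ gives $\nu\cdot(q-o)\ge\rho$; so $\nu\cdot(a-o)=\nu\cdot(q-o)-d(a)\ge\rho-d(a)$.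
- (G3) $\varsigma:=\min\{|q-a|+|q-y|-|a-y|:q\in\partial\Omega,\ y\in K'_\infty\}>0$, because equality to $0$ means $q\in[a,y]\subset\Omega$. If $K'=\emptyset$ put $\varsigma=1$.

*There are $c_1>0$ and $\tau\in(0,1)$ such that for $|x-a|\le\tau$, $|e-e_\infty|\le\tau$:*
$$\frac{(x-y)\cdot e}{|x-y|}\ge c_1\ \text{ if }\operatorname{dist}(y,K'_\infty)\le2\tau;\qquad\frac{(q-x)\cdot e}{|q-x|}\ge c_1\ \text{ if }q\in\partial\Omega,\ |q-a|\le d(a)+\tau. \tag{7.1}$$
Let $2c_1$ be the smaller of the lower bounds in (G1), (G2). If no $\tau=1/j$ worked, there would be $x_j\to a$, $e_j\to e_\infty$, and either $y_j$ with a limit point $y\in K_\infty'$ or $q_j\in\partial\Omega$ with a limit point $q$, $|q-a|=d(a)$, violating (7.1). The quotients are continuous there, since $|a-y|\ge\frac\kappa2$ and $|q-a|=d(a)>0$, so a limit quotient would be $\le c_1$, contradicting (G1) or (G2).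

**Step 2: a representation of $u$ and an exact balance law.** Let $G$ be the radial decreasing fundamental solution of $-\Delta+1$ in $\mathbb R^n$. With the modified Bessel functions $\mathcal K_\mu(r)=\int_0^\infty e^{-r\cosh s}\cosh(\mu s)\,ds$,
$$G=(2\pi)^{-n/2}r^{-(n-2)/2}\mathcal K_{(n-2)/2}(r),\qquad-G'=(2\pi)^{-n/2}r^{-(n-2)/2}\mathcal K_{n/2}(r).$$
For $n=1$ this is $G=\frac12e^{-r}$. The integral shows that $\mathcal K_\mu$ increases with $|\mu|$. With the asymptotics at $0$ and $\infty$,
$$-G'\ge G,\qquad G+|G'|\le C(1+r^{1-n})e^{-r},\qquad G\ge c(1+r)^{-(n-1)/2}e^{-r}. \tag{7.2}$$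
By Green's identity, with $u:=0$ outside $\Omega_\epsilon$,
$$u(x)=\int_{\Omega_\epsilon}G(x-y)u^p(y)\,dy-\int_{\partial\Omega_\epsilon}G(x-q)|u_\nu(q)|\,dS(q),\qquad x\notin\partial\Omega_\epsilon. \tag{7.3}$$
Fix $\eta\in(0,1)$ so small that
$$p(1-\eta)\ge1+\varpi,\quad\varpi:=\tfrac{p-1}2,\qquad(p+1)(1-\eta)^2\ge2+\tfrac{p-1}2.$$
Put $s=(1-\eta)D$, $\gamma_0=\frac{(p-1)D}4$, $B=B(A,s/\epsilon)$. For large $k$, $\bar B\subset\Omega_\epsilon$, as $s<d(a)$. Moreover
$$(p(1-\eta)+1)s\ge(p+1)(1-\eta)s=(p+1)(1-\eta)^2D\ge2D+2\gamma_0. \tag{7.4}$$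
In $B$ write $u=u_B+\varphi_1-\varphi_2$, with
$$u_B=\int_BG(x-y)u^p(y)dy,\quad\varphi_1=\int_{\Omega_\epsilon\setminus B}G(x-y)u^p(y)dy,\quad\varphi_2=\int_{\partial\Omega_\epsilon}G(x-q)|u_\nu(q)|dS.$$
These are $C^1$ on $\bar B$ and may be differentiated under the integral, since $\nabla G$ is locally integrable and $\bar B$ is away from $\partial\Omega_\epsilon$. The cluster exerts no force on itself: as $\nabla G$ is odd,
$$\int_Bu^p\,\partial_eu_B=\iint_{B\times B}\partial_eG(x-y)u^p(x)u^p(y)\,dx\,dy=0.$$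
Hence
$$\int_Bu^p\,\partial_e(\varphi_1-\varphi_2)\,dx=\int_Bu^p\partial_eu\,dx=\frac1{p+1}\int_{\partial B}u^{p+1}\,\nu\cdot e\,dS. \tag{7.5}$$
The right side is negligible. For $x\in B$, $\operatorname{dist}(x,K')\ge(2D-o(1)-s)/\epsilon\ge s/\epsilon\ge|x-A|$ for large $k$, as $s<D$; so $\operatorname{dist}(x,K)\ge|x-A|-R_4$. By (4.5) and (7.4),
$$u(x)\le Ce^{-(1-\eta)|x-A|}\ \ (x\in\bar B),\qquad|\text{right side of (7.5)}|\le C\epsilon^{1-n}e^{-(2D+2\gamma_0)/\epsilon}\le e^{-(2D+\gamma_0)/\epsilon}. \tag{7.6}$$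
The contradiction will be that the left side of (7.5) is negative and of size at least $e^{-(2D+\vartheta)/\epsilon}$ with small $\vartheta$.

**Step 3: upper bounds, and which sources matter.** Let $x\in B$. For *sources* $y\in\Omega_\epsilon\setminus B$ we use $u^p(y)\le Ce^{-p(1-\eta)\operatorname{dist}(y,K)}$, so the integrands of $\varphi_1,\nabla\varphi_1$ are at most $C(1+|x-y|^{1-n})e^{-\Phi}$ with $\Phi=p(1-\eta)\operatorname{dist}(y,K)+|x-y|$.

- If $\operatorname{dist}(y,K)$ is attained in $B(A,R_4)$, then by $|x-y|\ge|y-A|-|x-A|$ and (7.4), $\Phi\ge(p(1-\eta)+1)|y-A|-|x-A|-C\ge\frac{2D+2\gamma_0}\epsilon-|x-A|-C$.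
- If it is attained at $y'\in K'$, then $\Phi\ge\varpi|y-y'|+|x-y'|\ge\frac{2D-o(1)}\epsilon+\varpi\operatorname{dist}(y,K')-|x-A|$.

For *sources* $q\in\partial\Omega_\epsilon$, (4.1) and (4.5) give $|u_\nu(q)|\le C_{\eta'}e^{-(1-\eta')\operatorname{dist}(q,K)}$ for any $\eta'\in(0,1)$. Let $\Psi=(1-\eta')\operatorname{dist}(q,K)+|x-q|$. Note $\operatorname{dist}(q,K)\le\Lambda_0/\epsilon$.

- If $\operatorname{dist}(q,K)$ is attained in $B(A,R_4)$: $\Psi\ge2|q-A|-\frac{\eta'\Lambda_0}\epsilon-|x-A|-C$, and $2|q-A|\ge(2d(a)-o(1))/\epsilon$. If $|\epsilon q-a|>d(a)+\tau$, then even $2|q-A|\ge(2d(a)+2\tau-o(1))/\epsilon$.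
- If it is attained at $y'\in K'$: $\Psi\ge|A-q|+|q-y'|-\frac{\eta'\Lambda_0}\epsilon-|x-A|$. Since $\operatorname{dist}(\epsilon y',K'_\infty)=o(1)$ and $\epsilon A\to a$, (G3) gives $|A-q|+|q-y'|\ge(\beta+\varsigma-o(1))/\epsilon\ge(2D+\varsigma-o(1))/\epsilon$.

We have $\int_{\Omega_\epsilon}(1+|x-y|^{1-n})dy=O(\epsilon^{-n})$, $|\partial\Omega_\epsilon|=O(\epsilon^{-n})$, and $|x-q|\ge1$ for $x\in B$, $q\in\partial\Omega_\epsilon$. Given $\vartheta>0$ choose $\eta'$ with $\eta'\Lambda_0<\vartheta/2$; then for large $k$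
$$\varphi_i(x)+|\nabla\varphi_i(x)|\le e^{-(2D-\vartheta)/\epsilon+|x-A|}\qquad(x\in B,\ i=1,2). \tag{7.7}$$
Put $\gamma=\frac18\min\{2\gamma_0,\varpi\tau,\tau,\varsigma\}$. Call *bad* the sources $y\notin B$ with $\operatorname{dist}(y,K')>\tau/\epsilon$ (all $y\notin B$ if $K'=\emptyset$) and the $q$ with $|\epsilon q-a|>d(a)+\tau$; the others are *good*. By the four bullets the exponent at a bad source is at least $(2D+8\gamma-o(1)-\eta'\Lambda_0)/\epsilon-|x-A|-C$. With $\eta'\Lambda_0\le\gamma$, the contribution of the bad sources to $\varphi_i$ and $\nabla\varphi_i$ is at most $e^{-(2D+2\gamma)/\epsilon+|x-A|}$ for large $k$.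

**Step 4: good sources all act in the direction $-e$.** Let $L=\min\{\gamma,\frac\tau2,\frac s2\}$ and $|x-A|\le L/\epsilon$; then $|\epsilon x-a|\le\tau$ and $|e-e_\infty|\le\tau$ for large $k$. For good $y$, $\operatorname{dist}(\epsilon y,K'_\infty)\le\tau+o(1)\le2\tau$. By (7.1), which involves only directions and so may be used after scaling, and $-G'\ge G$, good sources satisfy (derivatives in $x$)
$$\partial_eG(x-y)=G'\frac{(x-y)\cdot e}{|x-y|}\le-c_1G(x-y),\qquad\partial_eG(x-q)=-G'\frac{(q-x)\cdot e}{|q-x|}\ge c_1G(x-q).$$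
Adding the bad contributions, which are at most $Ce^{-(2D+2\gamma)/\epsilon+L/\epsilon}$ with $L\le\gamma$,
$$\partial_e(\varphi_1-\varphi_2)\le-c_1(\varphi_1+\varphi_2)+Ce^{-(2D+\gamma)/\epsilon}\quad\text{on }B(A,L/\epsilon). \tag{7.8}$$

**Step 5: the force is not too small.** *For every $\vartheta>0$ and large $k$, $\varphi_1+\varphi_2\ge e^{-(2D+\vartheta)/\epsilon}$ on $B(A,1)$.* By (4.1) there is a fixed $r_1\in(0,1]$ with $u\ge\frac\delta2$ on $B(y,r_1)$ for $y\in K$.

*If $\beta\le2d(a)$*, then $2D=\beta$. Let $y'\in K'$ be nearest to $A$. As $|A-y'|=(2D+o(1))/\epsilon$ and $s<D$, $B(y',r_1)\subset\Omega_\epsilon\setminus B$ for large $k$. So $\varphi_1(x)\ge cG(|A-y'|+2)$ for $x\in B(A,1)$.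

*If $2d(a)<\beta$*, then $D=d(a)$, and we need a lower bound for the normal derivative in an integrated form. Let $q_0\in\partial\Omega_\epsilon$ be nearest to $A$, $\ell=|A-q_0|=(d(a)+o(1))/\epsilon$, and go one unit outside: $x^*=q_0+\nu(q_0)$. By convexity $\bar\Omega_\epsilon$ lies in the half-space bounded by the tangent plane at $q_0$, so $x^*\notin\bar\Omega_\epsilon$ and $|x^*-q|\ge1$ for $q\in\partial\Omega_\epsilon$. There $u(x^*)=0$, so (7.3) at $x^*$ gives, with $|x^*-A|=\ell+1$,
$$\int_{\partial\Omega_\epsilon}G(x^*-q)|u_\nu|dS=\int_{\Omega_\epsilon}G(x^*-y)u^p\,dy\ge\int_{B(A,r_1)}G(x^*-y)u^p\,dy\ge cG(\ell+2).$$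
For $x\in B(A,1)$, $|x-q|\le\ell+2+|x^*-q|$ and $|x-q|\le\Lambda_0/\epsilon$, so by (7.2)
$$G(x-q)\ge c\epsilon^{(n-1)/2}e^{-\ell}e^{-|x^*-q|}\ge c\epsilon^{(n-1)/2}e^{-\ell}G(x^*-q),$$
using $|x^*-q|\ge1$ in the last step. Hence $\varphi_2(x)\ge c\epsilon^{(n-1)/2}e^{-\ell}G(\ell+2)\ge c\,\epsilon^{n-1}e^{-2\ell}$.

In both cases the claim follows from the lower bound for $G$ in (7.2).

**Step 6: contradiction.** Let $\vartheta=\frac14\min\{\gamma,\varpi L,\gamma_0\}$. By (7.6), $\int_Bu^p\le C$. By (7.8), Step 5 and $u\ge\frac\delta2$ on $B(A,r_1)$,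
$$\int_{B(A,L/\epsilon)}u^p\,\partial_e(\varphi_1-\varphi_2)\le-c\,e^{-(2D+\vartheta)/\epsilon}+Ce^{-(2D+\gamma)/\epsilon}.$$
By (7.6), (7.7) and $p(1-\eta)-1\ge\varpi$,
$$\int_{B\setminus B(A,L/\epsilon)}u^p|\nabla(\varphi_1-\varphi_2)|\le C\epsilon^{-n}e^{-(2D+\varpi L-\vartheta)/\epsilon}.$$
Inserting these and (7.6) in (7.5),
$$c\,e^{-(2D+\vartheta)/\epsilon}\le Ce^{-(2D+\gamma)/\epsilon}+C\epsilon^{-n}e^{-(2D+\varpi L-\vartheta)/\epsilon}+e^{-(2D+\gamma_0)/\epsilon}.$$
Since $\gamma$, $\gamma_0$ and $\varpi L-\vartheta$ are all $\ge3\vartheta>\vartheta$, this is false for large $k$. This proves Proposition 7.1. $\square$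

## 8. Every positive solution has one peak, near the incenter

**Proposition 8.1.** For small $\epsilon$ every solution has a unique local maximum point $x_u$, and
$$\sup_u\big(\|u-w(\cdot-x_u)\|_\infty+|\epsilon x_u-o|\big)\to0\quad\text{as }\epsilon\to0,\qquad u+|\nabla u|\le Ce^{-|x-x_u|/2}. \tag{8.1}$$

*Proof.* **Step 1: $K$ is one bounded cluster.** Proposition 7.1 holds for arbitrary sequences, so $\sup\epsilon|A-O|\to0$ as $\epsilon\to0$, the supremum being over all solutions. By the choice of $A$, $K\subset\bar B(O,|A-O|)\subset\bar B(A,2|A-O|)\subset B(A,\frac\kappa{2\epsilon})$ for small $\epsilon$. By Lemma 6.1 and (4.5), $K\subset B(A,R_4)$ and $u(x)\le Ce^{-|x-A|/2}$.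

**Step 2: identify the limit.** Let $\epsilon_k\to0$ and $u_k$ be solutions. A subsequence of $u_k(A_k+\cdot)$ converges in $C^2_{loc}(\mathbb R^n)$ to $v\ge0$ with $-\Delta v+v=v^p$, $v(0)\ge\delta$ and exponential decay; so $v>0$. By Gidas–Ni–Nirenberg (1981), $v$ is radial about a point and strictly decreasing in the radius (elementary for $n=1$). By uniqueness of the radial solution $v=w(\cdot-z)$ for some $z$. By the common decay the convergence is uniform on the translated domains $\Omega_{\epsilon_k}-A_k$.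

**Step 3: one local maximum.** The only critical point of $w$ is $0$. As in (F3), $w(0)\ge1$, and $w(0)=1$ would force $w\equiv1$ by uniqueness for the radial initial value problem; so $w(0)>1$ and $D^2w(0)=\frac{w(0)-w(0)^p}nI<0$. Local maxima of $u_k$ satisfy $u_k\ge1$, hence lie in $B(A_k,R_4)$. In the variable $x-A_k$ their limit points are critical points of $w(\cdot-z)$, i.e. equal to $z$. Near $z$, $u_k(A_k+\cdot)$ is strictly concave for large $k$. So the local maximum point $x_k$ is unique, $x_k-A_k\to z$, $u_k-w(\cdot-x_k)\to0$ uniformly, $\epsilon_kx_k\to o$.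

Since every sequence has such a subsequence, uniqueness of the local maximum holds for all small $\epsilon$ and the supremum in (8.1) tends to $0$. As $K\subset B(A,R_4)$ and $x_u\in K$, the decay bound holds for $u$ around $x_u$, and for $\nabla u$ by (4.1). $\square$

## 9. A boundary identity: Morse index one

Let
$$Q(\eta)=\int_{\Omega_\epsilon}|\nabla\eta|^2+\eta^2-pu^{p-1}\eta^2\qquad\text{on }H^1(\Omega_\epsilon).$$
On $H_0^1(\Omega_\epsilon)$ this is the form of the linearized operator. For the profile $w$ on $\mathbb R^n$ the corresponding form is negative at $w$ and has the kernel $\operatorname{span}\{\partial_jw\}$. A limit argument gives $Q\ge c$ off $n+1$ directions, which still allows up to $n+1$ nonpositive eigenvalues: the fate of the $n$ translation directions is not decided. These directions are approximated by $\partial_ju$, which do not vanish on $\partial\Omega_\epsilon$, and cutting them off would produce errors of unknown sign. The way out is not to cut off: prove coercivity *without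 boundary conditions*, subtract $\partial_eu$ exactly, and compute the boundary term. Convexity gives it a sign.

**Lemma 9.1.** There is $c>0$ such that for small $\epsilon$ and every solution: if $\eta\in H^1(\Omega_\epsilon)$ (no boundary condition), $\int u^p\eta=0$ and $\int\eta\,\partial_ju=0$ for all $j$, then $Q(\eta)\ge c\|\eta\|_{H^1}^2$.

*Proof.* **Step 1: pass to a limit.** Otherwise there are $\epsilon_k\to0$, solutions $u_k$, and $\eta_k$ satisfying the constraints with $\|\eta_k\|_{H^1}=1$, $Q_k(\eta_k)<\frac1k$. Translate the peak to $0$; by (8.1) the domains exhaust $\mathbb R^n$. A subsequence converges weakly in $H^1_{loc}$ and strongly in $L^2_{loc}$ to $\eta\in H^1(\mathbb R^n)$, $\|\eta\|_{H^1}\le1$. We have $u_k\to w$ in $C^1_{loc}$, and $u_k,\nabla u_k$ decay uniformly exponentially, so the tails are uniformly small and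
$$\int u_k^{p-1}\eta_k^2\to\int w^{p-1}\eta^2,\qquad\int w^p\eta=0,\qquad\int\eta\,\partial_jw=0,\qquad1-p\int w^{p-1}\eta^2\le0.$$
So $\eta\ne0$ and $Q_w(\eta):=\|\eta\|_{H^1}^2-p\int w^{p-1}\eta^2\le0$.

**Step 2: $Q_w\ge0$ on $\{\int w^p\phi=0\}$.** The function $w$ minimizes $J(\phi)=\|\phi\|^2_{H^1}/\|\phi\|^2_{L^{p+1}}$ on $H^1(\mathbb R^n)\setminus\{0\}$. To see this, take a minimizing sequence normalized in $L^{p+1}$; by Schwarz symmetrization its members may be taken nonnegative, radial and nonincreasing. Then $\phi(r)\le Cr^{-n/2}\|\phi\|_{L^2}$, so $\int_{|x|>\varrho}\phi^{p+1}\le C\varrho^{-n(p-1)/2}$ uniformly, and with the compact embedding on balls the sequence is compact in $L^{p+1}$. A minimizer exists, is nonnegative, radial and nonincreasing, and solves $-\Delta\phi+\phi=c\phi^p$ with some $c>0$; it is positive and decays, so a multiple of it is a positive radial decaying solution, that is, $w$.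

Let $\phi\in C_c^\infty$, $\int w^p\phi=0$, and $S=\|w\|_{H^1}^2=\int w^{p+1}$. As $\langle w,\phi\rangle_{H^1}=\int w^p\phi=0$,
$$\|w+t\phi\|_{H^1}^2=S+t^2\|\phi\|_{H^1}^2,\qquad\Big(\int|w+t\phi|^{p+1}\Big)^{\frac2{p+1}}=S^{\frac2{p+1}}\Big(1+\frac{pt^2}S\int w^{p-1}\phi^2+o(t^2)\Big).$$
So $J(w+t\phi)\ge J(w)$ yields $Q_w(\phi)\ge0$. For general $\phi\in H^1$ with $\int w^p\phi=0$, approximate by $C_c^\infty$ functions corrected by small multiples of a fixed $\chi\in C_c^\infty$ with $\int w^p\chi\neq0$.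

**Step 3: use the kernel.** By Steps 1 and 2, $\eta$ minimizes $Q_w$ on this hyperplane, so $\mathcal L\eta=\mu w^p$ with $\mathcal L=-\Delta+1-pw^{p-1}$ and some $\mu\in\mathbb R$. Since $\mathcal Lw=(1-p)w^p$, $\eta+\frac\mu{p-1}w$ lies in the $H^1$ kernel of $\mathcal L$, which is $\operatorname{span}\{\partial_jw\}$. This is the nondegeneracy of $w$: Kwong, ARMA 105 (1989); see Ni–Takagi, Duke 70 (1993). For $n=1$, the Wronskian of a kernel element and $w'$ is constant and tends to $0$ at infinity, so they are dependent. Pairing with $w^p$ and using $\int w^p\partial_jw=0$ and $\int w^p\eta=0$ gives $\mu=0$. So $\eta\in\operatorname{span}\{\partial_jw\}$, and orthogonality gives $\eta=0$, a contradiction. $\square$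

**Lemma 9.2 (identity).** Let $\epsilon$ be small. For $\psi\in H^1_0(\Omega_\epsilon)$ there is a unique $e\in\mathbb R^n$, linear in $\psi$, such that $\eta:=\psi-\partial_eu$ (with $\partial_eu=e\cdot\nabla u$) is $L^2$-orthogonal to all $\partial_ju$, and
$$Q(\psi)=Q(\eta)+\tfrac12\int_{\partial\Omega_\epsilon}u_\nu^2\big[\mathrm{II}(e^T,e^T)+H(\nu\cdot e)^2\big]dS\ \ge\ Q(\eta). \tag{9.1}$$
Here $\mathrm{II}(X,Y)=\langle\nabla_X\nu,Y\rangle$, $H=\operatorname{tr}\mathrm{II}$, $e^T=e-(e\cdot\nu)\nu$. For a ball of radius $r$, $\mathrm{II}(X,X)=|X|^2/r$ and $H=(n-1)/r$; for convex domains $\mathrm{II}\ge0$ and $H\ge0$.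

*Proof.* **Step 1: regularity and the choice of $e$.** Since $f(u)\in C^1(\bar\Omega_\epsilon)$, $L^q$ theory gives $u\in W^{3,q}(\Omega_\epsilon)$ for all $q<\infty$; so $u\in C^{2,\alpha}(\bar\Omega_\epsilon)$, $\partial_eu\in W^{2,q}$ and $-\Delta\partial_eu=f'(u)\partial_eu$. The matrix $\int\partial_iu\,\partial_ju$ is close to $\frac1n\int|\nabla w|^2\,I$ by (8.1) and local $C^1$ convergence, so it is invertible; this gives $e$.

**Step 2: reduce to a boundary integral.** Let $\mathcal B$ be the bilinear form of $Q$. Integrating by parts, $\mathcal B(\partial_eu,\zeta)=\int_{\partial\Omega_\epsilon}\partial_\nu(\partial_eu)\zeta$ for $\zeta\in H^1$. As $\eta=-\partial_eu$ on $\partial\Omega_\epsilon$,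
$$Q(\psi)=Q(\partial_eu)+2\mathcal B(\partial_eu,\eta)+Q(\eta)=Q(\eta)-\int_{\partial\Omega_\epsilon}\partial_eu\,\partial_\nu(\partial_eu)\,dS.$$
For $n=1$ the boundary term is $0$, because $u''=-f(0)=0$ at the end points. Let $n\ge2$.

**Step 3: compute it.** On $\partial\Omega_\epsilon$, $\nabla u=u_\nu\nu$, so $\partial_eu=u_\nu(\nu\cdot e)$. Differentiating $\nabla u=u_\nu\nu$ along a tangent vector $X$ gives $D^2u(X,\cdot)=X(u_\nu)\nu+u_\nu\nabla_X\nu$. So $D^2u(X,\nu)=X(u_\nu)$, and the tangential trace of $D^2u$ is $Hu_\nu$. From $0=-f(0)=\Delta u=D^2u(\nu,\nu)+Hu_\nu$ we get $D^2u(\nu,\nu)=-Hu_\nu$. Therefore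
$$\partial_\nu\partial_eu=D^2u(\nu,e)=-H(\nu\cdot e)u_\nu+e^T(u_\nu).$$
By the divergence theorem on $\partial\Omega_\epsilon$,
$$-\int\partial_eu\,\partial_\nu\partial_eu=\int Hu_\nu^2(\nu\cdot e)^2-\tfrac12\int(\nu\cdot e)\,e^T(u_\nu^2)=\int Hu_\nu^2(\nu\cdot e)^2+\tfrac12\int u_\nu^2\operatorname{div}_{\partial\Omega_\epsilon}\big((\nu\cdot e)e^T\big).$$
Since $e^T(\nu\cdot e)=\mathrm{II}(e^T,e^T)$ and $\operatorname{div}_{\partial\Omega_\epsilon}e^T=-H(\nu\cdot e)$, the last divergence is $\mathrm{II}(e^T,e^T)-H(\nu\cdot e)^2$. Adding up gives (9.1). $\square$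

**Proposition 9.3.** For small $\epsilon$ every positive solution is nondegenerate with Morse index $1$.

*Proof.* On the subspace $\{\psi\in H_0^1:\int u^p\eta(\psi)=0\}$, of codimension at most $1$, Lemma 9.1 and (9.1) give $Q(\psi)\ge Q(\eta)\ge c\|\eta\|_{H^1}^2$. If $Q(\psi)\le0$ there, then $\eta=0$ and $\psi=\partial_eu\in H_0^1$, i.e. $(\nu\cdot e)u_\nu=0$ on $\partial\Omega_\epsilon$. By Hopf's lemma $u_\nu<0$, so $\nu\cdot e\equiv0$; as $\nu$ takes every value in $S^{n-1}$, $e=0$ and $\psi=0$. So $Q>0$ on this subspace apart from $0$. Two independent eigenfunctions with nonpositive eigenvalues would span a plane on which $Q\le0$ and which meets the subspace nontrivially. Hence $-\Delta-f'(u)$ has at most one nonpositive eigenvalue. As $Q(u)=-(p-1)\int u^{p+1}<0$, there is exactly one negative eigenvalue and no zero eigenvalue. $\square$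

## 10. Counting solutions by degree

Nondegeneracy and a common Morse index say that all solutions have the same local index, so it remains to know the total. A scalar picture: for $T(s)=s_+^p$ on $\mathbb R$ the map $s-T(s)$ has the zeros $0$ (slope $1$, index $+1$) and $1$ (slope $1-p<0$, index $-1$), with total $0$. The same happens here.

Recall the Leray–Schauder degree $\deg(I-T,B,0)$ for compact $T$ without fixed points on $\partial B$: it is additive and homotopy invariant, it is $0$ if there are no fixed points in $B$, and it is $1$ for $T=0$ if $0\in B$. If $T$ is $C^1$ near a fixed point $u$ and $I-T'(u)$ is injective, then $u$ is isolated with index $(-1)^N$, where $N$ is the sum of the algebraic multiplicities of the eigenvalues of $T'(u)$ in $(1,\infty)$.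

Fix a small $\epsilon$. Let $X=\{u\in C(\bar\Omega_\epsilon):u=0\text{ on }\partial\Omega_\epsilon\}$ and $T(u)=(-\Delta+1)^{-1}(u_+^p)$, a compact $C^1$ map on $X$. By the maximum principle its fixed points are $0$ and the positive solutions.

**Step 1: the index of $0$ is $1$.** Since $\|T(u)\|\le C_\epsilon\|u\|^p$ with $C_\epsilon$ independent of $u$, for small $r$ the only fixed point of $\vartheta T$, $0\le\vartheta\le1$, in $\bar B_r$ is $0$. So $\deg(I-T,B_r,0)=1$.

**Step 2: the total degree is $0$.** For $t\ge0$ consider $-\Delta u+u=u_+^p+t$ in $\Omega_\epsilon$, $u=0$ on $\partial\Omega_\epsilon$. Solutions are $\ge0$, and positive unless identically $0$. Let $\phi>0$ be the first Dirichlet eigenfunction, $-\Delta\phi=\mu_1\phi$. Testing with $\phi$ and using $\xi^p\ge(\mu_1+1)\xi-C_*$ for $\xi\ge0$ (with $\epsilon$ fixed),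
$$(\mu_1+1)\int u\phi=\int(u^p+t)\phi\ge(\mu_1+1)\int u\phi+(t-C_*)\int\phi,$$
so $t\le C_*$ whenever a solution exists. For $t\in[0,C_*+1]$ the solutions are bounded in $X$. If not, let $M_k=\max u_k\to\infty$ with parameters $t_k$. Lemmas 3.1 and 3.2 with $F(s)=s^p-s+t_k$ keep the maximum points at distance at least $\eta_0/\epsilon$ from $\partial\Omega_\epsilon$, and the rescaled functions of (F1) satisfy $-\Delta v_k=v_k^p-M_k^{1-p}v_k+t_kM_k^{-p}$, whose last two terms vanish in the limit; the proof of (F1) applies. By homotopy in $t$ from $0$ to $C_*+1$, where there is no solution, $\deg(I-T,B_\Lambda,0)=0$ for large $\Lambda$.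

By additivity the positive solutions have total index $0-1=-1$.

**Step 3: each positive solution has index $-1$.** Let $u$ be one. $T'(u)=(-\Delta+1)^{-1}(pu^{p-1}\,\cdot)$ is compact. If $\phi=T'(u)\phi$, then $\phi\in H_0^1$ is an eigenfunction of $-\Delta-f'(u)$ with eigenvalue $0$ or $\phi=0$; by Proposition 9.3, $\phi=0$. So $I-T'(u)$ is injective and $u$ is an isolated fixed point with index $(-1)^N$. The set of positive solutions is compact in $X$ (bounded, away from $0$, $T$ compact), so there are finitely many.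

To compute $N$: $T'(u)$ maps $X$ into $H_0^1$, so generalized eigenvectors for nonzero eigenvalues lie in $H_0^1$; conversely, $H_0^1$-eigenvectors for nonzero eigenvalues lie in $X$ by elliptic regularity. On $H_0^1$ with $\langle\phi,\psi\rangle=\int\nabla\phi\cdot\nabla\psi+\phi\psi$ we have $\langle T'(u)\phi,\psi\rangle=\int pu^{p-1}\phi\psi$. So $T'(u)$ is compact and self-adjoint there, algebraic and geometric multiplicities agree, and $Q(\phi)=\langle(I-T'(u))\phi,\phi\rangle$. Hence $N$ is the maximal dimension of a subspace of $H_0^1$ on which $Q<0$ away from $0$. This is the Morse index, so $N=1$ by Proposition 9.3.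

**Step 4: conclusion.** Every positive solution has index $-1$ and the indices add up to $-1$, so there is exactly one positive solution. By Proposition 8.1 it is a one peak solution with peak tending to $o$, and by Proposition 9.3 it is nondegenerate with Morse index $1$. This proves Theorem 2.2. With Lemma 2.1, Corollary 2.3 follows: alternative (a) holds. $\blacksquare$
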